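# Skew group rings that are right QI and not hereditary

All rings are associative with identity. Modules are right modules unless the contrary is said, and maps of right modules are written on the left.

## 1. QI-rings, V-rings, hereditary rings

**Definition 1.1 (injective, quasi-injective).** A module $M$ is *injective* if every homomorphism from a submodule $X\subseteq Y$ to $M$ extends to $Y$, for all $Y$. It is *quasi-injective* if this holds for $Y=M$: every homomorphism from a submodule of $M$ to $M$ extends to an endomorphism of $M$.

*Example.* Every simple module is quasi-injective, since its only submodules are $0$ and itself. Over $\mathbb Z$, the module $\mathbb Z/4$ is also quasi-injective. Its only proper nonzero submodule is $\{0,2\}$, a map from it to $\mathbb Z/4$ sends $2$ to $0$ or to $2$, and it extends to multiplication by $0$ or by $1$. But $\mathbb Z/4$ is not injective, because injective $\mathbb Z$-modules are divisible.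

**Definition 1.2 (right QI-ring, right V-ring).** A ring $R$ is a *right QI-ring* if every quasi-injective right $R$-module is injective. It is a *right V-ring* if every simple right $R$-module is injective.

*Example.* Over a semisimple artinian ring all modules are injective, so such a ring is right QI. The ring $\mathbb Z$ is neither QI nor V, because $\mathbb Z/2$ is simple and not divisible. Since simple modules are quasi-injective, every right QI-ring is a right V-ring.

It is known (Boyle) that every right QI-ring is right noetherian.

**Definition 1.3 (right hereditary).** $R$ is *right hereditary* if every right ideal is projective. Equivalently, its right global dimension $\operatorname{r.gl.dim}R$ is at most $1$.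

*Example.* $\mathbb Z$ is hereditary, since a nonzero ideal $n\mathbb Z$ is free. The ring $k[s,t]$ over a field $k$ has global dimension $2$, so it is not hereditary.

**Definition 1.4 (essential, uniform, fully invariant).** A submodule $X\subseteq M$ is *essential* if it meets every nonzero submodule of $M$. A nonzero module is *uniform* if any two of its nonzero submodules meet. A submodule $X\subseteq M$ is *fully invariant* if $f(X)\subseteq X$ for all $f\in\operatorname{End}(M)$.

*Example.* In $\mathbb Z/4$ the submodule $\{0,2\}$ is essential and fully invariant, and $\mathbb Z/4$ is uniform. In a right noetherian domain any two nonzero right ideals meet (Ore), so every nonzero right ideal is essential.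

**Definition 1.5 (restricted right socle condition).** $R$ satisfies this condition if $R/E$ has nonzero socle (that is, contains a simple submodule) for each essential right ideal $E\ne R$.

*Example.* $\mathbb Z$ satisfies it: the essential ideals are $n\mathbb Z$ with $n\neq0$, and the finite group $\mathbb Z/n$, nonzero when $n\mathbb Z\ne\mathbb Z$, contains a simple subgroup.

**Definition 1.6 (Krull dimension).** The *deviation* of a poset is defined inductively. It is $-\infty$ if no two distinct elements are comparable. It is at most an ordinal $\alpha$ if in each descending chain $a_1\ge a_2\ge\cdots$ all but finitely many of the intervals $[a_{i+1},a_i]$ have deviation $<\alpha$. The (right) Krull dimension $\mathcal K(R)$ is the deviation of the poset of right ideals of $R$. For a commutative noetherian ring of finite classical Krull dimension it agrees with the classical one.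

*Example.* A field has Krull dimension $0$, and $\mathcal K(\mathbb Z)=1$.

The following textbook facts are used.

* Every module $M$ has an injective hull $E(M)$, an injective module in which $M$ is essential. Over a right noetherian ring every injective module is a direct sum of indecomposable injectives (Matlis).
* An indecomposable injective $E$ is uniform. Indeed, let $X,Y\subseteq E$ be nonzero with $X\cap Y=0$. A hull of $X$ inside $E$ is a nonzero direct summand, so it is $E$. Then $X$ is essential in $E$ and must meet $Y$, a contradiction.
* If $R$ is a domain, $X$ is an injective module and $0\ne a\in R$, then $Xa=X$. For $v\in X$ the map $aR\to X$, $ar\mapsto vr$, is well defined because $R$ is a domain. It extends to $R\to X$, and if $1\mapsto w$ then $wa=v$.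

## 2. Skew group rings over fields with finite orbits

**Definition 2.1 (skew group ring).** Let a group $\Gamma$ act on a field $K$ by automorphisms. The *skew group ring* is $K*\Gamma=\bigoplus_{\gamma\in\Gamma}K\gamma$ with multiplication determined by $\gamma a=\gamma(a)\gamma$ for $a\in K$.

*Example.* Let $\Gamma=\langle x\rangle$ be infinite cyclic, acting on $\mathbb C$ through complex conjugation. In $\mathbb C*\Gamma$ we have $xi=-ix$, and $x^2$ is central.

Since $K\gamma=\gamma K$, we also have $K*\Gamma=\bigoplus\gamma K$, so we may put coefficients on either side.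

**Setting.** From now on $\Gamma$ is a free abelian group, written multiplicatively, of finite rank $d\ge1$. It acts on a field $K$ by automorphisms, *with all orbits finite*. Put
$$R=K*\Gamma,\qquad \Delta=K^\Gamma .$$
For $F\subseteq K$ let $\Gamma_F$ be the pointwise stabilizer of $F$. It has finite index in $\Gamma$ when $F$ is finite, being a finite intersection of stabilizers of elements with finite orbits. Write $\Gamma^q=\{\gamma^q:\gamma\in\Gamma\}$.

If $x_1,\dots,x_d$ is a basis of $\Gamma$, then $R$ is obtained from $K$ by $d$ successive skew Laurent extensions $T\mapsto T[x_j^{\pm1};\sigma_j]$, where $\sigma_j$ is conjugation by $x_j$. Hence $R$ is right and left noetherian (Hilbert's basis theorem in its skew form). It is a domain, because leading coefficients of nonzero elements multiply, up to a twist by an automorphism, to something nonzero. The same holds for $K*\Theta$ with $\Theta\le\Gamma$ a subgroup.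

**Definition 2.2 (condition $(*)$).** We say that $(*)$ holds if $\operatorname{char}K=p>0$ and for each $n\ge0$ there is a finite set $F\subseteq K$ with $\Gamma_F\subseteq\Gamma^{p^n}$.

If $\Gamma$ acts trivially, then $\Gamma_F=\Gamma$ for all $F$, so $(*)$ fails. Here is a case where it holds.

**Example 2.3.** Let $K=\mathbb F_p(t_{i,n,c}:1\le i\le d,\ n\ge1,\ c\in\mathbb Z/p^n)$ and let $\Gamma$ be free abelian on $x_1,\dots,x_d$. Let $x_i$ act by $t_{i,n,c}\mapsto t_{i,n,c+1}$ and fix all $t_{j,n,c}$ with $j\neq i$. These automorphisms commute, so $\Gamma$ acts. An element of $K$ involves finitely many variables, all with $n\le N$ for some $N$. It is fixed by $\Gamma^{p^N}$, so its orbit is finite. The element $\prod x_i^{e_i}$ sends $t_{i,n,0}$ to $t_{i,n,e_i}$, so it fixes $t_{1,n,0},\dots,t_{d,n,0}$ if and only if $p^n$ divides every $e_i$. Thus the pointwise stabilizer of this finite set is $\Gamma^{p^n}$. For $n=0$ take $F=\emptyset$. So $(*)$ holds.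

**The module $K$.** The field $K$ is a right $R$-module by
$$a\cdot(c\gamma)=\gamma^{-1}(ac).\qquad(1)$$
Indeed $(a\cdot\gamma)\cdot\delta=\delta^{-1}\gamma^{-1}(a)=a\cdot(\gamma\delta)$ and $(a\cdot\gamma)\cdot c=\gamma^{-1}(a)c=\gamma^{-1}(a\gamma(c))=a\cdot(\gamma(c)\gamma)$. It is simple, already as a module over the subring $K$ of $R$. The element $1\in K$ satisfies $1\cdot\gamma=1$ for all $\gamma$.

## 3. Boyle's conjecture, and the two theorems

*Boyle's conjecture* says that every right QI-ring is right hereditary. The question is whether this is true: is every right ideal of a right QI-ring projective? A partial result is due to Faith: any right QI-ring with the restricted right socle condition is right hereditary.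

The conjecture is false.

**Theorem A.** If $(*)$ holds, then $R=K*\Gamma$ is right QI. If moreover $d=2$ and $\Gamma=\langle x,y\rangle$, then the right ideal $(x-1)R+(y-1)R$ is not projective. Hence, by Example 2.3, Boyle's conjecture is false.

**Theorem B.** In the Setting of Section 2 the following are equivalent:

(a) $R$ is right QI;

(b) $R$ is a right V-ring;

(c) $(*)$ holds.

When they hold, $R$ is a simple two-sided noetherian domain, right and left QI, with right and left global dimension and Krull dimension all equal to $d$. In particular $R$ is right (equivalently left) hereditary if and only if $d=1$.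

**Corollary C.** For every $d\ge1$ there is a simple two-sided noetherian domain that is right and left QI and has global dimension exactly $d$. Those with $d\ge2$ are not hereditary, and by Faith's theorem they necessarily fail the restricted right socle condition.

Corollary C follows from Theorem B, Example 2.3 and Faith's theorem.

## 4. Commutative domains, rank one, and extensions of $K$ by $K$

**Central elements.** *A domain $D$ that is a right V-ring has a field as its center.* Let $z\neq0$ be central and suppose $z$ is not a unit. Then $zD$ is a proper ideal. It lies in a maximal right ideal $\mathfrak m$, and $z$ annihilates the simple module $D/\mathfrak m$, because $(r+\mathfrak m)z=zr+\mathfrak m=0$. But $D/\mathfrak m$ is injective, so $(D/\mathfrak m)z=D/\mathfrak m$, a contradiction. So $z$ is a unit of $D$, and its inverse is again central. In particular a commutative domain is QI only if it is a field, and then it is hereditary. A counterexample that is a domain has to have few central elements.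

**Rank one.** Let $d=1$, so $R=K[x^{\pm1};\sigma]$. For a nonzero element $r=\sum_{i=m}^nx^ib_i$ with $b_m,b_n\ne0$, call $n-m$ the *width* of $r$. *Every right ideal $J\ne 0$ is principal.* Choose $j\in J$ nonzero of least width $w$. Multiplying on the right by a power of $x$ and an element of $K^\times$, we may take $j=\sum_{i=0}^wx^ic_i$ with $c_w=1$. If $r=\sum_{i=m}^nx^ib_i\in J$ has width $n-m\ge w$, then $jx^{n-w}b_n$ has top term $x^nb_n$ and no terms below degree $n-w\ge m$. So $r-jx^{n-w}b_n\in J$ has support in $[m,n-1]$. Repeating, we reach an element of $J$ that is zero or has width $<w$, hence is zero. So $J=jR\cong R$ is free, and $R$ is hereditary. We need $d\ge2$.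

**When is the simple module $K$ injective?** Stay with $d=1$. If $R$ is right QI, the simple module $K$ of (1) must be injective, so every extension of $K$ by $K$ must split. Consider $K\oplus K$ with
$$(a,b)c=(ac,bc)\ (c\in K),\qquad (a,b)x=(x^{-1}(a)+x^{-1}(b),\,x^{-1}(b)).\qquad(2)$$
(That this is a module is checked in Section 11, in greater generality.) The submodule $K\oplus0$ and the quotient by it are both isomorphic to $K$. A splitting sends $1$ to some $(u,1)$ fixed by $x$, which means
$$u-x^{-1}(u)=1.\qquad(3)$$
Let $u$ have an orbit of size $m$. Then $u=x^{-m}(u)=u-m$, so $m=0$ in $K$. In characteristic $0$ this is impossible, and $R$ is not QI. In characteristic $p$ it forces $p\mid m$, so the stabilizers must lie deep inside $\Gamma$. This is where $(*)$ comes from.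

In Example 2.3 with $d=1$, equation (3) has an explicit solution. Write $t_c=t_{1,1,c}$ for $c\in\mathbb Z/p=\mathbb F_p$ and put
$$u=-\frac{\sum_cc\,t_c}{\sum_ct_c}.$$
Since $x^{-1}(t_c)=t_{c-1}$, we get $x^{-1}\big(\sum ct_c\big)=\sum ct_{c-1}=\sum(c+1)t_c$. The denominator is fixed, so $x^{-1}(u)=u-1$.

## 5. A non-projective right ideal in rank two

Let $d=2$, $\Gamma=\langle x,y\rangle$ and $I=(x-1)R+(y-1)R$. This section does not use $(*)$.

**Proposition 5.1.** $I$ is not projective. Hence $R$ is not right hereditary.

**Step 1: $I\neq R$.** In the module $K$ of (1) we have $1\cdot(x-1)=0=1\cdot(y-1)$. So $I$ annihilates the element $1\in K$, while $1\in R$ does not.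

**Step 2: a decomposition of $R$.** This step gives us a way to compare coefficients. Let $A=K*\langle y\rangle$, so $R=\bigoplus_iAx^i$. We claim
$$R=A\oplus R(x-1).\qquad(4)$$
For $i>0$ we have $x^i-1=(x^{i-1}+\dots+1)(x-1)$, and $x^{-i}-1=-x^{-i}(x^i-1)$. So $x^i-1\in R(x-1)$ for all $i$. Hence $\sum a_ix^i=\sum a_i+\sum a_i(x^i-1)$ lies in $A+R(x-1)$. The sum is direct: if $0\ne r=\sum_{i=m}^na_ix^i$ with $a_m,a_n\neq0$, then $r(x-1)$ has coefficient $a_n$ at $x^{n+1}$ and $-a_m$ at $x^m$. These are nonzero coefficients at two different powers of $x$, so $r(x-1)\notin A$.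

**Step 3: every $f\in\operatorname{Hom}_R(I,R)$ is left multiplication by an element of $R$.** Put $s=f(x-1)$ and $t=f(y-1)$. Applying $f$ to $(x-1)(y-1)=(y-1)(x-1)$ gives $s(y-1)=t(x-1)$. By (4) write $s=s_0+s_1(x-1)$ with $s_0\in A$. Then
$$s_0(y-1)=t(x-1)-s_1(x-1)(y-1)=\big(t-s_1(y-1)\big)(x-1)\in A\cap R(x-1)=0 .$$
Since $R$ is a domain, $s_0=0$ and $t=s_1(y-1)$. Also $s=s_1(x-1)$. So $f(m)=s_1m$ on the two generators of $I$, hence for all $m\in I$.

**Step 4: conclusion.** Suppose $I$ is projective. As $I$ is finitely generated, the dual basis lemma gives finitely many $m_i\in I$ and $f_i\in\operatorname{Hom}_R(I,R)$ with $m=\sum m_if_i(m)$ for all $m\in I$. By Step 3, $f_i$ is left multiplication by some $s_i$. So $m=\big(\sum m_is_i\big)m$. Taking $m\neq0$ and cancelling in the domain $R$ gives $1=\sum m_is_i\in I$, which contradicts Step 1. $\square$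

**Remark 5.2 (the socle condition fails visibly).** By Faith's theorem, a right QI-ring of this form must fail the restricted right socle condition. For $d=2$ one can see this directly: *$(x-1)R$ is an essential proper right ideal and $R/(x-1)R$ has zero socle.* It is essential because $R$ is a right noetherian domain, and it is proper because it lies in $I$. Writing $R=\bigoplus x^iA$ and arguing as for (4), we get $R=A\oplus(x-1)R$. So $R/(x-1)R\cong A$ as right $A$-modules, and its $R$-submodules become certain right ideals of $A$. Left multiplication by $y-1$ maps $(x-1)R$ into itself, so it induces an $R$-endomorphism of $R/(x-1)R$, which on $A$ is $a\mapsto(y-1)a$. Suppose a right ideal $J$ of $A$ corresponds to a simple submodule. Then $(y-1)J\ne0$ also corresponds to a simple submodule. It meets $J$, because $A$ is a right noetherian domain, so $(y-1)J=J$. Choose $0\ne j\in J$ of least width in $y$ and write $j=(y-1)j'$ with $j'\in J$. Widths add under multiplication in $A$, so $j'$ has smaller width than $j$, a contradiction.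

It remains to show that $(*)$ makes $R$ right QI.

## 6. A criterion for QI in terms of indecomposable injectives

**Lemma 6.1.** Let $R$ be right noetherian. Suppose that for every indecomposable injective $E$ and all nonzero $v,w\in E$ we have $w\in\sum_{f\in\operatorname{End}(E)}f(vR)$. Then $R$ is right QI.

*Proof.* Let $M$ be quasi-injective, with injective hull $E(M)$.

**Step 1: $M$ is fully invariant in $E(M)$** (Johnson–Wong). Let $f\in\operatorname{End}E(M)$ and $M'=\{m\in M:f(m)\in M\}$. The map $f|_{M'}:M'\to M$ extends to an endomorphism of $M$, because $M$ is quasi-injective. That endomorphism extends to some $g\in\operatorname{End}E(M)$. So $g(M)\subseteq M$ and $g=f$ on $M'$. Suppose $(f-g)(M)\neq0$. As $M$ is essential in $E(M)$, there is $m\in M$ with $0\neq(f-g)(m)\in M$. Then $f(m)=(f-g)(m)+g(m)\in M$, so $m\in M'$ and $(f-g)(m)=0$, a contradiction. So $f(M)=g(M)\subseteq M$.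

**Step 2: reduction to indecomposable pieces.** By Matlis, $E(M)=\bigoplus E_i$ with $E_i$ indecomposable injective. The projections are endomorphisms of $E(M)$, so by Step 1 they map $M$ into itself, and $M=\bigoplus(M\cap E_i)$. Each $M\cap E_i$ is nonzero, since $M$ is essential. It is fully invariant in $E_i$, since an endomorphism of $E_i$, extended by $0$ on the other summands, preserves $M$.

**Step 3: use of the hypothesis.** Pick $0\ne v\in M\cap E_i$. For every nonzero $w\in E_i$ we have $w\in\sum f(vR)\subseteq M\cap E_i$. So $M\cap E_i=E_i$ for all $i$, and $M=E(M)$ is injective. $\square$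

## 7. The subrings $R_M$, finite over their centers

The elements of $K$ have finite orbits, so $R$ is a union of rings that are finite modules over central subrings. Here are these rings.

Let $\mathcal M$ be the set of fields $M$ with $\Delta\subseteq M\subseteq K$ that are generated over $\Delta$ by a finite $\Gamma$-stable set. A union of two finite $\Gamma$-stable sets is again one, so $\mathcal M$ is directed. A finite subset of $K$ has a finite union of orbits, so it lies in some $M\in\mathcal M$. If $M_1\in\mathcal M$ and $F$ is finite, some $M\in\mathcal M$ contains $M_1\cup F$. Thus $K=\bigcup_{\mathcal M}M$.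

For $M\in\mathcal M$ let $H_M$ be the kernel of the action of $\Gamma$ on $M$. It is the pointwise stabilizer of a finite generating set, so it has finite index in $\Gamma$ and is again free abelian of rank $d$. Since $M^\Gamma=M\cap K^\Gamma=\Delta$, Artin's theorem says that $M/\Delta$ is finite Galois with group $\Gamma/H_M$. Put
$$R_M=M*\Gamma\subseteq R,\qquad Z_M=\Delta[H_M]\subseteq R_M .$$

* $Z_M$ is central in $R_M$: elements of $\Delta$ are fixed by $\Gamma$, and elements of $H_M$ commute with $\Gamma$ and act trivially on $M$.
* $Z_M$ is a Laurent polynomial ring in $d$ variables over $\Delta$, hence a commutative noetherian domain.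
* $R_M$ is free of finite rank over $Z_M$. A basis consists of the $a_i\gamma_j$, with $(a_i)$ a basis of $M/\Delta$ and $(\gamma_j)$ coset representatives of $H_M$ in $\Gamma$. In particular $R_M$ is noetherian.
* If $M\subseteq M'$, then $R_M\subseteq R_{M'}$ while $Z_{M'}\subseteq Z_M$. Moreover $R=\bigcup R_M$.

*Example.* For $M=\Delta$ we get $H_\Delta=\Gamma$ and $R_\Delta=Z_\Delta=\Delta[\Gamma]$. In Example 2.3 with $d=1$, let $M$ be generated over $\Delta$ by $t_{1,1,c}$, $c\in\mathbb Z/p$. Then $H_M=\langle x^p\rangle$ and $Z_M=\Delta[x^{\pm p}]$.

**(F) Flatness.** Since $R_M=\bigoplus\gamma M$ and $R=\bigoplus\gamma K$, we have $R=R_M\otimes_MK$. An $M$-basis of $K$ containing $1$ is therefore a basis of $R$ as a left $R_M$-module. So $R$ is a free left $R_M$-module with $1$ in a basis. Hence $-\otimes_{R_M}R$ is exact and kills no nonzero module, and $X\to X\otimes_{R_M}R$, $v\mapsto v\otimes1$, is injective for every right $R_M$-module $X$.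

**Lemma 7.1.** Let $P$ be a prime of $Z_M$ and $L=\operatorname{Frac}(Z_M/P)$. Then $B=R_M\otimes_{Z_M}L$ is a simple artinian ring.

*Proof.* **Step 1: the shape of $B$.** Write $H=H_M$, $G=\Gamma/H$, and choose coset representatives $\gamma_g$ with $\gamma_1=1$. Since $H$ acts trivially on $M$, $M*H=M\otimes_\Delta\Delta[H]$. So
$$B=\bigoplus_{g\in G}C\gamma_g,\qquad C=M\otimes_\Delta L\ \text{ commutative}.$$
The $\gamma_g$ are units, and $\gamma_gc\gamma_g^{-1}=g(c)$ with $g$ acting on the factor $M$. Also $\gamma_g\gamma_{g'}\in H\gamma_{gg'}$, so $\gamma_g\gamma_{g'}\in L^\times\gamma_{gg'}$ in $B$. Thus $B\neq0$ is finite-dimensional over the central field $L$, hence artinian.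

**Step 2: a nonzero ideal $I$ of $B$ meets $C$.** Let $0\ne b=\sum c_g\gamma_g\in I$ have minimal support. If $c_{g_0}\ne0$, right multiplication by $\gamma_{g_0}^{-1}$ preserves the size of the support and moves $c_{g_0}$ to the identity coset. So we may assume $c_1\ne0$. For $a\in M$,
$$ab-ba=\sum_gc_g(a-g(a))\gamma_g\in I$$
has smaller support, since its coefficient at $g=1$ vanishes. So it is $0$. For $g\neq1$ choose $a\in M$ with $g(a)\ne a$. Then $a-g(a)\in M^\times$ is a unit of $C$, so $c_g=0$. Hence $b=c_1\in C$.

**Step 3: $I$ meets $L$.** Let $0\neq c\in I\cap C$. Write $c=\sum a_i\otimes l_i$ with $a_i\in M$, the $l_i\in L$ linearly independent over $\Delta$, and $a_1\ne0$. As $M/\Delta$ is separable, the trace form is nondegenerate, so there is $a\in M$ with $\operatorname{tr}_{M/\Delta}(aa_1)\ne0$. Then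
$$\sum_{g\in G}\gamma_g(ac)\gamma_g^{-1}=\sum_i\operatorname{tr}_{M/\Delta}(aa_i)\,l_i$$
lies in $I$ and in $L$. It is nonzero by the independence of the $l_i$. It is a unit, so $I=B$. $\square$

## 8. Descent to a finite level, and the case $N_MP_M=0$

Let $E$ be an indecomposable injective right $R$-module and let $v,w\in E$ be nonzero. Put $N=vR+wR$, a uniform module. We want the conclusion of Lemma 6.1,
$$w\in\sum_{f\in\operatorname{End}(E)}f(vR).\qquad(5)$$
A natural plan is to replace $N$ by a module over some $R_M$, where commutative algebra over $Z_M$ is available. This section does not use $(*)$.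

**Step 1: descent.** *There is $M_0\in\mathcal M$ such that for all $M\supseteq M_0$ in $\mathcal M$ the $R_M$-module $N_M=vR_M+wR_M$ satisfies $N_M\otimes_{R_M}R\cong N$ via $n\otimes r\mapsto nr$, and $N_M$ is uniform.*

Let $Q$ be the kernel of $R^2\to N$, $(r,s)\mapsto vr+ws$. It is finitely generated because $R$ is right noetherian, so its generators lie in $R_{M_0}^2$ for some $M_0$. For $M\supseteq M_0$ we have $N_M\cong R_M^2/(Q\cap R_M^2)$ and $(Q\cap R_M^2)R=Q$. Tensoring with $R$ gives $N_M\otimes_{R_M}R\cong R^2/(Q\cap R_M^2)R=R^2/Q\cong N$, by the stated map. If $X,Y\subseteq N_M$ are nonzero with $X\cap Y=0$, then $X\oplus Y\subseteq N_M$. By (F), $X\otimes R$ and $Y\otimes R$ are nonzero submodules of $N$ with zero intersection. This contradicts the uniformity of $N$.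

**Step 2: $N_M$ is primary over $Z_M$.** *For $M\supseteq M_0$, each $z\in Z_M$ acts on $N_M$ either injectively or nilpotently. The elements acting nilpotently form a prime ideal $P_M$ of $Z_M$, and $N_MP_M^k=0$ for some $k$.*

As $z$ is central, multiplication by $z$ is an $R_M$-endomorphism of the noetherian module $N_M$. The submodules $\ker z^i$ stabilize. If $\ker z^i=\ker z^{2i}$, then $\ker z^i\cap N_Mz^i=0$, because $nz^i\cdot z^i=0$ implies $nz^i=0$. By uniformity $\ker z^i=0$ or $N_Mz^i=0$. In the first case $z$ acts injectively, in the second nilpotently. Elements of a commutative ring that act nilpotently form an ideal $P_M$. Its complement is the set of elements acting injectively, which is multiplicatively closed and contains $1$. So $P_M$ is prime. It is finitely generated, and each generator acts nilpotently, so $N_MP_M^k=0$ for some $k$.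

If $k=1$ the plan succeeds.

**Proposition 8.1.** Suppose $N_MP_M=0$ for some $M\supseteq M_0$ in $\mathcal M$. Then (5) holds.

*Proof.* **Step 1: passing to a semisimple module.** Let $A=Z_M/P_M$, $L=\operatorname{Frac}A$ and $B=R_M\otimes_{Z_M}L$. By hypothesis $N_M$ is an $A$-module. It is torsion-free over $A$, because elements of $Z_M\setminus P_M$ act injectively. So $N_M$ embeds in
$$V=N_M\otimes_AL=N_M\otimes_{R_M}B,$$
a finitely generated $B$-module. By Lemma 7.1, $B$ is simple artinian.

**Step 2: reaching $w$ from $v$ inside $V$.** Let $W$ be a simple submodule of $vB\subseteq V$; note that $vB\ne0$. Over a simple artinian ring all modules are semisimple and all simple modules are isomorphic. So $W$ is a direct summand of $vB$, and $V\cong W^t$ for some $t$. Composing a projection $vB\to W$ with the $t$ embeddings $W\to V$ gives $\varphi_1,\dots,\varphi_t\in\operatorname{Hom}_B(vB,V)$ with $\sum\varphi_i(vB)=V$. Write $w=\sum\varphi_i(vb_i)$ with $b_i\in B$, and $b_i=r_ig^{-1}$ with $r_i\in R_M$ and a common denominator $g\in Z_M\setminus P_M$. Since $g^{-1}$ is central in $B$, the maps $\psi_i=\varphi_i(-)g^{-1}:vB\to V$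 are $B$-linear, and
$$w=\sum_i\psi_i(vr_i).\qquad(6)$$

**Step 3: returning to $E$.** Let $Y=N_M+\sum\psi_i(vR_M)\subseteq V$, an $R_M$-module containing $N_M$. By (F), $N=N_M\otimes_{R_M}R\subseteq Y\otimes_{R_M}R$. As $E$ is injective, the inclusion $N\subseteq E$ extends to an $R$-homomorphism $\theta:Y\otimes_{R_M}R\to E$. By (F) again, $vR_M\otimes_{R_M}R\to N_M\otimes_{R_M}R=N$ is injective, with image $vR$. So we may form
$$f_i:\ vR=vR_M\otimes_{R_M}R\xrightarrow{\ \psi_i\otimes1\ }Y\otimes_{R_M}R\xrightarrow{\ \theta\ }E$$
and extend $f_i$ to an endomorphism of $E$, again denoted $f_i$. The element $vr_i\in vR$ corresponds to $vr_i\otimes1$. So by (6)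
$$\sum_if_i(vr_i)=\theta\Big(\sum_i\psi_i(vr_i)\otimes1\Big)=\theta(w\otimes1)=w .$$
This is (5). $\square$

**Where the plan stops.** Over a fixed level $M$ there is no reason for $k=1$, and the argument cannot be repaired at that level. The ring $R_M$ is a domain with the central nonunit $h-1$ for any $1\neq h\in H_M$, so by Section 4 it is not a V-ring.

A concrete case is $d=1$, $M=\Delta$, $R_\Delta=Z_\Delta=\Delta[x^{\pm1}]$ and $X=\Delta[x^{\pm1}]/(x-1)^2$. The submodules of $X$ form the chain $0\subset X(x-1)\subset X$, so $X$ is uniform. The prime of elements acting nilpotently is $P=(x-1)$, and $XP\ne0=XP^2$. Let $v,w$ be the classes of $x-1$ and of $1$. Every endomorphism of the injective hull of $X$ over $R_\Delta$ sends $v$ to an element killed by $x-1$, and $w$ is not killed by $x-1$. So the analogue of (5) over $R_\Delta$ is false.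

In Example 2.3 with $d=1$ this $X$ does not occur as an $N_\Delta$ in Step 1, because $X\otimes R$ is not uniform. To see this, send the class of $1$ to $(0,1)$ in the module $K\oplus K$ of (2), where $(0,1)(x-1)=(1,0)$ and $(1,0)(x-1)=0$. This induces a surjection from $X\otimes_{R_\Delta}R=X\otimes_\Delta K$, of dimension $2$ over $K$, onto $K\oplus K$, so it is an isomorphism. With $u$ as in (3), $(u,1)x=(u,1)$, so $(u,1)K$ is a complement to $K\oplus0$.

The element $u$ is not in $\Delta$. One has to enlarge $M$, and then $Z_M$ *shrinks*. If $M'$ is such that $H_{M'}=\langle x^{m'}\rangle$ with $p\mid m'$, then $x^{m'}-1$ is a multiple of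
$$x^p-1=(x-1)^p,$$
which lies in $P^2$ and kills $X$. So after restriction to the smaller ring $Z_{M'}$, the elements that act nilpotently on $X$ act as zero: they lie in $P\cap Z_{M'}=(x^{m'}-1)Z_{M'}$. The next section shows that this happens in general.

## 9. Frobenius and the shrinking of $Z_M$

In this section and the next we assume $(*)$. The plan is to move from $M$ to a larger $M'$ such that $Z_{M'}\subseteq\Delta[H_M^{\,q}]$ for a large power $q$ of $p$, and to show that $P_M\cap\Delta[H_M^{\,q}]$ lies in a high power of $P_M$.

**Lemma 9.1.** Given $M\in\mathcal M$ and a power $q$ of $p$, there is $M'\supseteq M$ in $\mathcal M$ with $H_{M'}\subseteq H_M^{\,q}$.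

*Proof.* The condition $(*)$ controls $q$-th powers in $\Gamma$, while we want $q$-th powers in $H_M$. The index of $H_M$ measures the difference. Let $[\Gamma:H_M]=p^at$ with $p\nmid t$. By $(*)$ choose a finite $F$ with $\Gamma_F\subseteq\Gamma^{p^aq}$, and let $M'\in\mathcal M$ contain $M\cup F$. Let $h\in H_{M'}$. Then $h$ fixes $M$, so $h\in H_M$. It also fixes $F$, so $h=\delta^{p^aq}$ with $\delta\in\Gamma$. In $\Gamma/H_M$, which has order $p^at$, the element $\delta^{p^a}$ has order dividing $t$. Its $q$-th power is $h$, which is trivial there, so its order also divides $q$. Since $t$ is prime to $q$, $\delta^{p^a}\in H_M$, and $h=(\delta^{p^a})^q\in H_M^{\,q}$. $\square$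

**Lemma 9.2.** Let $H$ be a free abelian group of finite rank, $Z=\Delta[H]$, $P$ a prime of $Z$, and $k\ge1$. Then for all sufficiently large powers $q$ of $p$,
$$P\cap\Delta[H^q]\subseteq P^k .$$

If every element of $\Delta$ were a $q$-th power, an element of $\Delta[H^q]$ would be $f^q$ with $f\in Z$; from $f^q\in P$ we would get $f\in P$, and $f^q\in P^q$. In general the coefficients are not $q$-th powers, and $q=k$ may not suffice. For $H=\langle x\rangle$ and $c\in\Delta\setminus\Delta^p$, the ideal $P=(x^p-c)$ is prime and $x^p-c\in P\cap\Delta[H^p]$ is not in $P^2$, while $x^{p^2}-c^p=(x^p-c)^p\in P^p$. The remedy is to pass to the perfect closure.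

*Proof.* **Step 1: adjoining $p$-power roots of the coefficients.** Let $\Delta^\infty$ be the perfect closure of $\Delta$ and $Z^\infty=\Delta^\infty[H]=\Delta^\infty\otimes_\Delta Z$. It is noetherian, being a Laurent polynomial ring over a field. It is free over $Z$ with $1$ in a basis, so
$$JZ^\infty\cap Z=J\quad\text{for every ideal }J\text{ of }Z.\qquad(7)$$
Let $\mathfrak r=\sqrt{PZ^\infty}$. Since $Z^\infty$ is noetherian, $\mathfrak r^s\subseteq PZ^\infty$ for some $s$.

**Step 2: taking a $q$-th root.** Let $q\ge sk$ be a power of $p$ and let $z=\sum_hc_hh^q\in P\cap\Delta[H^q]$. Put $f=\sum_hc_h^{1/q}h\in Z^\infty$. In characteristic $p$ we have $f^q=\sum c_hh^q=z\in P$. So $f\in\mathfrak r$, and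
$$z=f^q\in\mathfrak r^q\subseteq\mathfrak r^{sk}\subseteq(PZ^\infty)^k=P^kZ^\infty .$$
By (7), $z\in P^kZ^\infty\cap Z=P^k$. $\square$

## 10. Condition $(*)$ implies right QI

**Theorem 10.1.** If $(*)$ holds, then $R$ is right QI.

*Proof.* By Lemma 6.1 it is enough to prove (5) for all $E,v,w$ as in Section 8. Take $M_0$ as in Step 1 there. By Proposition 8.1 it is enough to find $M'\supseteq M_0$ in $\mathcal M$ with $N_{M'}P_{M'}=0$.

**Step 1: choice of $M'$.** Let $M=M_0$, $P=P_M$, $H=H_M$, and let $k$ be such that $N_MP^k=0$. By Lemma 9.2 choose a power $q$ of $p$ with $P\cap\Delta[H^q]\subseteq P^k$. By Lemma 9.1 choose $M'\supseteq M$ in $\mathcal M$ with $H_{M'}\subseteq H^q$.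

**Step 2: $P_{M'}$ kills $N_M$.** Let $z\in P_{M'}$. Then $z\in Z_{M'}=\Delta[H_{M'}]\subseteq\Delta[H^q]\subseteq Z_M$. It acts nilpotently on $N_{M'}$, hence on the subset $N_M\subseteq N_{M'}$, so $z\in P_M=P$. Therefore $z\in P\cap\Delta[H^q]\subseteq P^k$, and $N_Mz=0$.

**Step 3: $P_{M'}$ kills $N_{M'}$.** As $v,w\in N_M$, we have $N_{M'}=N_MR_{M'}$. As $z$ is central in $R_{M'}$, $N_{M'}z=N_MR_{M'}z=N_MzR_{M'}=0$. So $N_{M'}P_{M'}=0$. $\square$

**Proof of Theorem A.** The first assertion is Theorem 10.1, the second is Proposition 5.1. Example 2.3 with $d=2$ satisfies $(*)$, so the corresponding $R$ is right QI and not right hereditary. $\blacksquare$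

## 11. If $R$ is a right V-ring, then $(*)$ holds

We turn to the equivalence in Theorem B. The implication (c)$\Rightarrow$(a) is Theorem 10.1, and (a)$\Rightarrow$(b) holds because simple modules are quasi-injective. For (b)$\Rightarrow$(c) we run the computation of (2) and (3) over subgroups of $\Gamma$. Assume (b).

**Step 1: extensions of $K$ by $K$ over subgroups split.** The simple module $K$ of (1) is injective by (b). Let $\Theta\le\Gamma$ be a subgroup and $R_\Theta=K*\Theta$. The ring $R$ is free as a left $R_\Theta$-module, on coset representatives of $\Theta$ in $\Gamma$. So $-\otimes_{R_\Theta}R$ is exact, and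
$$\operatorname{Ext}^1_{R_\Theta}(K,K)\cong\operatorname{Ext}^1_R(K\otimes_{R_\Theta}R,K)=0 .$$

**Step 2: the extension attached to a homomorphism.** Let $k_0$ be the prime subring of $K$ (that is, $\mathbb Z$ or $\mathbb F_p$) and let $\chi:\Theta\to(k_0,+)$ be a homomorphism. Put on $K\oplus K$
$$(a,b)c=(ac,bc)\ (c\in K),\qquad(a,b)\theta=\big(\theta^{-1}(a)+\chi(\theta)\theta^{-1}(b),\ \theta^{-1}(b)\big)\ (\theta\in\Theta).$$
This is a right $R_\Theta$-module. The values of $\chi$ are fixed by $\Gamma$ and $\chi$ is additive, so $((a,b)\theta)\theta'$ has second coordinate $(\theta\theta')^{-1}(b)$ and first coordinate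
$$\theta'^{-1}\theta^{-1}(a)+\chi(\theta)\theta'^{-1}\theta^{-1}(b)+\chi(\theta')\theta'^{-1}\theta^{-1}(b)=(\theta\theta')^{-1}(a)+\chi(\theta\theta')(\theta\theta')^{-1}(b).$$
So $((a,b)\theta)\theta'=(a,b)(\theta\theta')$. Also
$$((a,b)\theta)c=\big(\theta^{-1}(a)c+\chi(\theta)\theta^{-1}(b)c,\ \theta^{-1}(b)c\big)=\big((a,b)\theta(c)\big)\theta .$$
The first coordinates form a submodule isomorphic to $K$, with quotient $K$. By Step 1 this extension splits. The image of $1$ under a splitting has the form $(u,1)$ and is fixed by every $\theta\in\Theta$, because $1\cdot\theta=1$ in $K$. Comparing first coordinates,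
$$\chi(\theta)=u-\theta^{-1}(u)\qquad(\theta\in\Theta).\qquad(8)$$
So $\chi$ vanishes on $\Theta\cap\Gamma_{\{u\}}$, which has finite index in $\Theta$.

**Step 3: $\operatorname{char}K=p>0$.** In characteristic $0$ take $\Theta=\Gamma$ and a nonzero $\chi:\Gamma\to\mathbb Z$, say $\chi(\gamma)\neq0$. A subgroup of finite index $m$ contains $\gamma^m$, and $\chi(\gamma^m)=m\chi(\gamma)\neq0$. So $\chi$ vanishes on no subgroup of finite index, which contradicts Step 2.

**Step 4: the sets $F_n$.** We construct finite sets $F_n\subseteq K$ with $\Gamma_{F_n}\subseteq\Gamma^{p^n}$, starting from $F_0=\emptyset$. Given $F_n$, let $\Theta=\Gamma^{p^n}$, free abelian of rank $d$. Let $\chi_1,\dots,\chi_d:\Theta\to\mathbb F_p$ be the coordinate maps modulo $p$, with common kernel $\Theta^p=\Gamma^{p^{n+1}}$. Let $u_1,\dots,u_d$ be corresponding elements in (8), and put $F_{n+1}=F_n\cup\{u_1,\dots,u_d\}$. If $\theta\in\Gamma_{F_{n+1}}$, then $\theta\in\Gamma_{F_n}\subseteq\Theta$, and $\chi_i(\theta)=u_i-\theta^{-1}(u_i)=0$ for all $i$. So $\theta\in\Gamma^{p^{n+1}}$.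

This is $(*)$, and the equivalence of (a), (b), (c) is proved.

## 12. Simplicity, symmetry and dimensions of $R$

Assume $(*)$. That $R$ is a two-sided noetherian domain was noted in Section 2. The remaining assertions of Theorem B follow one by one.

**Step 1: $R$ is simple.** By $(*)$, the intersection of the $\Gamma_F$ over finite $F$ lies in $\bigcap_n\Gamma^{p^n}=1$. So $\Gamma$ acts faithfully on $K$. Let $J\ne0$ be an ideal and $0\ne b=\sum c_\gamma\gamma\in J$ of minimal support. Multiplying on the right by an element of $\Gamma$ and on the left by an element of $K^\times$, we may assume $c_1=1$. For $a\in K$ the element $ab-ba=\sum c_\gamma(a-\gamma(a))\gamma\in J$ has smaller support, so it vanishes. For $\gamma\neq1$ choose $a$ with $\gamma(a)\ne a$, and get $c_\gamma=0$. So $1=b\in J$.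

**Step 2: $R\cong R^{op}$.** The purpose is to transfer all right-hand statements to the left. Let $\Phi$ be the additive bijection of $R$ with $\Phi(a\gamma)=\gamma^{-1}a$; it is bijective because $R=\bigoplus K\gamma=\bigoplus\gamma K$. Since $K$ is commutative and $\gamma^{-1}\cdot\gamma(b)=b\gamma^{-1}$ in $R$,
$$\Phi\big((a\gamma)(b\delta)\big)=\Phi\big(a\gamma(b)\,\gamma\delta\big)=\delta^{-1}\gamma^{-1}\cdot\gamma(b)\cdot a=\delta^{-1}b\,\gamma^{-1}a=\Phi(b\delta)\Phi(a\gamma).$$
So $\Phi$ is an anti-automorphism. Hence $R$ is left QI, and its left dimensions equal its right ones.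

**Step 3: $\operatorname{gl.dim}R\le d$.** We bound the effect of one Laurent variable. Let $S=T[x^{\pm1};\sigma]$ with $xa=\sigma(a)x$ for $a\in T$, and let $X$ be a right $S$-module. Let $X'$ be the group $X$ with the $T$-action $v*a=v\sigma(a)$. The map $X'\to X\otimes_TS$, $v\mapsto vx\otimes1-v\otimes x$, is $T$-linear:
$$v\sigma(a)x\otimes1-v\sigma(a)\otimes x=vxa\otimes1-v\otimes xa=(vx\otimes1-v\otimes x)a .$$
So it induces an $S$-linear map $\alpha:X'\otimes_TS\to X\otimes_TS$ with $\alpha(v\otimes x^i)=vx\otimes x^i-v\otimes x^{i+1}$. We claim that
$$0\to X'\otimes_TS\xrightarrow{\ \alpha\ }X\otimes_TS\xrightarrow{\ \mu\ }X\to0,\qquad\mu(v\otimes s)=vs,$$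
is exact. Recall that $S=\bigoplus Tx^i$ is free as a left $T$-module, so elements of $X\otimes_TS$ and of $X'\otimes_TS$ are unique finite sums $\sum v_i\otimes x^i$.

* $\alpha$ is injective: if $n$ is the top degree of $\sum v_i\otimes x^i\neq0$, then the image has component $-v_n\otimes x^{n+1}\ne0$ in degree $n+1$.
* $\mu$ is onto and $\mu\alpha=0$, clearly.
* $\ker\mu\subseteq\operatorname{im}\alpha$: modulo $\operatorname{im}\alpha$ we have $v\otimes x^{i+1}\equiv vx\otimes x^i$ for all $i\in\mathbb Z$ and $v\in X$. Replacing $v$ by $vx^{-1}$, also $v\otimes x^i\equiv vx^{-1}\otimes x^{i+1}$. So $v\otimes x^i\equiv vx^i\otimes1$ for all $i$. Thus every element is congruent to some $u\otimes1$, and $u$ is its image under $\mu$. If that image is $0$, the element lies in $\operatorname{im}\alpha$.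

Since $S$ is free as a left $T$-module, tensoring a projective resolution over $T$ with $S$ shows that $X\otimes_TS$ and $X'\otimes_TS$ have projective dimension at most $\operatorname{r.gl.dim}T$ over $S$. By the exact sequence, $\operatorname{pd}_SX\le\operatorname{r.gl.dim}T+1$. Iterating $d$ times from the field $K$ gives $\operatorname{r.gl.dim}R\le d$.

**Step 4: $\operatorname{gl.dim}R\ge d$.** We produce a module with nonzero $\operatorname{Ext}^d$. Let $Z_0=\Delta[\Gamma]\subseteq R$, a commutative Laurent polynomial ring in $d$ variables $x_1,\dots,x_d$. From $R=\bigoplus\gamma K=Z_0\otimes_\Delta K$ and $R=\bigoplus K\gamma=K\otimes_\Delta Z_0$ we see that $R$ is free both as a left and as a right $Z_0$-module. Let $\mathfrak a=(x_1-1,\dots,x_d-1)$ be the augmentation ideal, regard $\Delta=Z_0/\mathfrak a$ as a $Z_0$-module, and put $U=\Delta\otimes_{Z_0}R$. As $R$ is flat as a left $Z_0$-module,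
$$\operatorname{Ext}^d_R(U,R)\cong\operatorname{Ext}^d_{Z_0}(\Delta,R).$$
The sequence $x_1-1,\dots,x_d-1$ is regular in $Z_0$, so its Koszul complex is a resolution of $\Delta$ by finitely generated free modules. Hence $\operatorname{Ext}^d_{Z_0}(\Delta,-)$ commutes with direct sums. As $R$ is a free right $Z_0$-module, $\operatorname{Ext}^d_{Z_0}(\Delta,R)$ is a nonempty direct sum of copies of $\operatorname{Ext}^d_{Z_0}(\Delta,Z_0)$. The last Koszul differential is $Z_0\to Z_0^d$, $z\mapsto(\pm(x_i-1)z)_i$. Dualizing, $\operatorname{Ext}^d_{Z_0}(\Delta,Z_0)$ is the cokernel of $Z_0^d\to Z_0$, $(z_i)\mapsto\sum\pm(x_i-1)z_i$, which is $Z_0/\mathfrak a=\Delta\ne0$. So $\operatorname{Ext}^d_R(U,R)\neq0$. Therefore $\operatorname{r.gl.dim}R=d$, and by Step 2 the left global dimension is also $d$.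

(For $d=2$ the module $U$ is $R/I$ with $I$ as in Section 5.)

**Step 5: $\mathcal K(R)=d$.** For the upper bound we use the theorem $\mathcal K(T[x^{\pm1};\sigma])\le\mathcal K(T)+1$ for $T$ right noetherian and $\sigma$ an automorphism (McConnell–Robson, *Noncommutative Noetherian Rings*, §6.5). Iterating from $\mathcal K(K)=0$ gives $\mathcal K(R)\le d$.

For the lower bound, consider the map $J\mapsto JR$ from ideals of $Z_0$ to right ideals of $R$. Since $R$ is free as a left $Z_0$-module with $1$ in a basis, $JR\cap Z_0=J$. So this map is strictly order-preserving. A strictly order-preserving map $\lambda:\mathcal A\to\mathcal B$ of posets cannot lower the deviation, that is, $\operatorname{dev}\mathcal A\le\operatorname{dev}\mathcal B$. We prove this by induction on $\operatorname{dev}\mathcal B$. If $\mathcal B$ has no two distinct comparable elements, then neither has $\mathcal A$. If $\operatorname{dev}\mathcal B=\beta$ is an ordinal and $a_1\ge a_2\ge\cdots$ in $\mathcal A$, then all but finitely many intervals $[\lambda(a_{i+1}),\lambda(a_i)]$ have deviation $<\beta$. As $\lambda$ maps $[a_{i+1},a_i]$ strictly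 into that interval, $\operatorname{dev}[a_{i+1},a_i]<\beta$ by induction. Hence $\mathcal K(R)\ge\mathcal K(Z_0)=d$. By Step 2 the left Krull dimension is $d$ as well.

**Step 6: hereditary if and only if $d=1$.** $R$ is right hereditary if and only if $\operatorname{r.gl.dim}R\le1$, and likewise on the left. Both global dimensions are $d\ge1$. So $R$ is right (equivalently left) hereditary exactly when $d=1$. This completes the proof of Theorem B, and with it that of Corollary C. $\blacksquare$
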